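\title{Algebraic matroids are closed under duality exactly in characteristic zero}

\begin{abstract}
If a matroid is algebraic over a field of a given characteristic, is its dual algebraic over a field of the same characteristic? We show that the answer is yes in characteristic $0$ and no in every prime characteristic $p$. For each prime $p$ we construct a matroid with $4p+8$ elements and rank $4p+3$ that is algebraic over every field of characteristic $p$, while its dual, of rank $5$, is not algebraic over any field. The matroid is built from linear forms over $\mathbb F_p$ and from monomials, joined by an eight-element piece on which both translations and scalings act. In the dual these two ends become plane configurations that are incompatible by the Ingleton--Main lemma.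
\end{abstract}

\section{Introduction}

A \emph{matroid} $M$ on a finite set $E$ is a nonempty family of subsets of $E$, called \emph{independent}, that is closed under taking subsets and has the exchange property: if $I,J$ are independent and $|I|<|J|$, then $I\cup\{x\}$ is independent for some $x\in J\setminus I$. The maximal independent sets are the \emph{bases}. The complements $E\setminus B$ of the bases $B$ of $M$ are the bases of a second matroid on $E$, the \emph{dual} $M^*$, and $M^{**}=M$.

Fields give matroids in two ways. Let $F$ be a field. The matroid $M$ is \emph{linear over $F$} if there are vectors $v_e$ $(e\in E)$ in a vector space over $F$ such that $I\subseteq E$ is independent if and only if the family $(v_e)_{e\in I}$ is linearly independent. It is \emph{algebraic over $F$} if there are an extension field $K$ of $F$ and a map $\phi\colon E\to K$ such that $I\subseteq E$ is independent if and only if $\phi$ is injective on $I$ and $\phi(I)$ is algebraically independent over $F$; equivalently, the family $(\phi(e))_{e\in I}$ satisfies no nonzero polynomial over $F$.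

For linear matroids duality is the orthogonal complement: if the columns of a matrix represent $M$, then the columns of any matrix whose rows form a basis of the orthogonal complement of the row space represent $M^*$. So the dual of a matroid linear over $F$ is linear over $F$. We ask for the algebraic counterpart.

\begin{quote}
\textbf{Question.} Let $c$ be $0$ or a prime. If a matroid is algebraic over some field of characteristic $c$, is its dual algebraic over some field of characteristic $c$?
\end{quote}

The first examples suggest the answer yes. Vectors over $F$, read as linear forms, show that a matroid linear over $F$ is algebraic over $F$. Integer vectors, read as exponent vectors of monomials, show that a matroid linear over $\mathbb Q$ is algebraic over every field (Lemma~\ref{lem:forms}). Both classes are closed under duality, and so are direct sums of their members, which are represented in disjoint sets of variables. On the other hand, algebraic dependence has no orthogonal complement. In characteristic $0$ one can pass to differentials and use the linear one. In characteristic $p$ differentials lose information, because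 $d(x^p)=0$, and this is exactly where the two cases separate.

\begin{theorem}\label{thm:zero}
Let $F$ be a field of characteristic $0$. If $M$ is algebraic over $F$, then $M^*$ is algebraic over $F$.
\end{theorem}

\begin{theorem}\label{thm:p}
For every prime $p$ there is a matroid $M_p$ with $4p+8$ elements and rank $4p+3$ that is algebraic over every field of characteristic $p$, while its dual $M_p^*$, of rank $5$, is not algebraic over any field of any characteristic.
\end{theorem}

\begin{corollary}\label{cor:main}
The class of matroids algebraic over some field of characteristic $c$ is closed under duality if and only if $c=0$. For a fixed field $F$, the class of matroids algebraic over $F$ is closed under duality if and only if $\operatorname{char}F=0$.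
\end{corollary}

\begin{proof}
In characteristic $0$ apply Theorem~\ref{thm:zero}. In characteristic $p$ the matroid $M_p$ belongs to each of the classes and $M_p^*$ to none.
\end{proof}

Section~\ref{sec:prelim} collects the facts on rank and transcendence degree that we use, and Section~\ref{sec:zero} proves Theorem~\ref{thm:zero}. The rest proves Theorem~\ref{thm:p}. Section~\ref{sec:RS} introduces two rank-$3$ matroids $R$ and $S$ that detect whether $p=0$, and Section~\ref{sec:two} explains the whole construction for $p=2$, where $M_2$ has $16$ elements. Section~\ref{sec:flats} develops the geometric obstruction, Section~\ref{sec:construction} constructs $M_p$ and computes three restrictions of its dual, and Section~\ref{sec:end} combines the two.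

\section{Rank, duality and transcendence degree}\label{sec:prelim}

The \emph{rank} $r(A)$ of $A\subseteq E$ is the largest size of an independent subset of $A$; we write $r(M)=r(E)$. The rank function $r^*$ of $M^*$ is
\begin{equation}\label{eq:dualrank}
r^*(A)=|A|-\bigl(r(M)-r(E\setminus A)\bigr).
\end{equation}
In particular, $A$ is independent in $M^*$ if and only if $E\setminus A$ \emph{spans} $M$, that is, $r(E\setminus A)=r(M)$. Let $E=D\cup Z$ be a partition. The \emph{restriction} $M|D$ is the matroid on $D$ with rank function $r$, and the \emph{contraction} $M/Z$ is the matroid on $D$ with rank function $A\mapsto r(A\cup Z)-r(Z)$. Duality exchanges them: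
\begin{equation}\label{eq:minor}
M^*|D=(M/Z)^*,
\end{equation}
since by \eqref{eq:dualrank} the rank of $A\subseteq D$ in $(M/Z)^*$ is $|A|-\bigl(r(M)-r(Z)\bigr)+\bigl(r(E\setminus A)-r(Z)\bigr)=r^*(A)$.

Every map $\phi$ from $E$ to an extension field of $F$ defines a matroid, because algebraic independence has the exchange property. We call it the \emph{matroid of $\phi$ over $F$}. Its rank function is $r(A)=\operatorname{trdeg}_F F(\phi(A))$. Since transcendence degree is additive in towers of fields, $M/Z$ is the matroid of $\phi|_D$ over $F(\phi(Z))$. Replacing $F$ by an algebraic extension does not change the matroid.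

\begin{lemma}\label{lem:forms}
Let $T_1,\dots,T_m$ be independent indeterminates over a field $F$.
\begin{itemize}
\item[(a)] Vectors $v_1,\dots,v_s\in F^m$ are linearly independent if and only if the linear forms $\sum_i v_{j,i}T_i$ $(1\le j\le s)$ are algebraically independent over $F$.
\item[(b)] Vectors $v_1,\dots,v_s\in\mathbb Z^m$ are linearly independent over $\mathbb Q$ if and only if the monomials $T^{v_j}=\prod_iT_i^{v_{j,i}}$ $(1\le j\le s)$ are algebraically independent over $F$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) A linear relation among the vectors is a linear relation among the forms. If the vectors are independent, extend them to a basis of $F^m$; the corresponding linear change of variables is an automorphism of $F[T_1,\dots,T_m]$ that maps $T_1,\dots,T_s$ to the forms.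

(b) A relation $\sum_jn_jv_j=0$ with integers $n_j$, not all zero, gives $\prod_{n_j>0}(T^{v_j})^{n_j}=\prod_{n_j<0}(T^{v_j})^{-n_j}$, a nontrivial polynomial relation. If the vectors are independent, distinct monomials in $T^{v_1},\dots,T^{v_s}$ are distinct Laurent monomials in $T$, and these are linearly independent over $F$.
\end{proof}

The next lemma lets us construct $M_p$ once, over $\mathbb F_p$.

\begin{lemma}\label{lem:base}
Let $F_0\subseteq F$ be fields, let $T=(T_1,\dots,T_m)$ be independent indeterminates over $F$, and let $\phi\colon E\to F_0(T)$. Then the matroids of $\phi$ over $F_0$ and over $F$ are equal.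
\end{lemma}

\begin{proof}
A relation over $F_0$ is a relation over $F$. Conversely, let $y_1,\dots,y_s\in F_0(T)$ be algebraically independent over $F_0$, and let $\sum_jc_jm_j=0$ with $c_j\in F$ and distinct monomials $m_j$ in the $y_i$. Multiplying by a common denominator turns the $m_j$ into polynomials $P_j\in F_0[T]$ that are linearly independent over $F_0$. Comparing coefficients in $\sum_jc_jP_j=0$ gives a homogeneous linear system for $(c_j)$ whose matrix has entries in $F_0$ and full column rank. Rank does not change under field extension, so all $c_j$ vanish.
\end{proof}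

We use the Nullstellensatz in the following form: a system of polynomial equations with coefficients in an algebraically closed field $L$ that has a solution in some extension field of $L$ has a solution in $L$.

\section{Characteristic zero}\label{sec:zero}

\begin{proof}[Proof of Theorem~\ref{thm:zero}]
Let $M$ be the matroid of $\phi\colon E\to K$ over $F$. In characteristic $0$, elements of $K$ are algebraically independent over $F$ if and only if their differentials in $\Omega_{K/F}$ are linearly independent over $K$ \cite[Theorem 16.14]{Eisenbud}. So $e\mapsto d\phi(e)$ represents $M$ linearly over $K$, and $M^*$ is linear over $K$ by the orthogonal complement. Lemma~\ref{lem:forms}(a) now shows only that $M^*$ is algebraic over $K$; to descend to $F$ we move the coordinates into a field algebraic over $F$.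

Let $m=r(M^*)$. An $m\times|E|$ matrix represents $M^*$ if and only if, for each $m$-element set $B\subseteq E$, the minor $\det_B$ on the columns $B$ is nonzero when $B$ is a basis of $M^*$ and zero otherwise. With one more unknown $y$, this is the system
\[
\det\nolimits_B=0\quad(B\text{ not a basis}),\qquad y\prod_{B\text{ a basis}}\det\nolimits_B=1,
\]
which has integer coefficients. It has a solution in $\overline K\supseteq\overline{\mathbb Q}$, hence in $\overline{\mathbb Q}$. Thus $M^*$ is linear over $\overline{\mathbb Q}$, and therefore over $\overline F\supseteq\overline{\mathbb Q}$. By Lemma~\ref{lem:forms}(a), $M^*$ is the matroid over $\overline F$ of a family of linear forms in $\overline F(T_1,\dots,T_m)$. This family has the same matroid over $F$.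
\end{proof}

The characteristic enters essentially only through the criterion by differentials. It fails in characteristic $p$ already for the transcendental element $T^p$ of $F(T)$.

\section{Two plane configurations that count to $p$}\label{sec:RS}

Fix a prime $p$. Let
\[
\Gamma=\{O,U,V,X,Y,N\}\cup\{A_1,\dots,A_{p-1}\}\cup\{B_2,\dots,B_{p-1}\},\qquad|\Gamma|=2p+3,
\]
be a set of \emph{labels}, let $B_1$ be a second name for $U$, and define integer vectors
\begin{gather*}
v_X=(1,0,0),\quad v_Y=(0,1,0),\quad v_O=(0,0,1),\quad v_N=(-1,-1,0),\quad v_V=(0,1,-1),\\
v_{B_n}=(n,0,1),\qquad v_{A_n}=(n,-1,1)\qquad(1\le n\le p-1).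
\end{gather*}
Thus $v_U=(1,0,1)$. Let $R$ be the matroid on $\Gamma$ of the vectors $v_\gamma$ reduced modulo $p$, and let $S$ be the matroid on $\Gamma$ of the vectors $v_\gamma$ over $\mathbb Q$. Both have rank $3$. No $v_\gamma$ vanishes modulo $p$. The six vectors labeled $O,U,V,X,Y,N$ have entries $0,\pm1$ and six different supports, so they are pairwise independent over every field. They satisfy
\begin{equation}\label{eq:lines}
v_X+v_Y+v_N=0,\qquad v_O+v_X=v_U,\qquad v_Y-v_O=v_V,\qquad v_U+v_V+v_N=0 .
\end{equation}
We call the triples $XYN$, $OXU$, $OYV$, $UVN$ the \emph{label lines}. Each of the six labels lies on exactly two label lines, and any two label lines share exactly one label. The remaining vectors satisfy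
\begin{equation}\label{eq:chainvec}
v_{A_n}=v_{B_n}-v_Y=nv_X-v_V,\qquad v_{B_{n+1}}=v_{A_n}-v_N=v_O+(n+1)v_X,
\end{equation}
and
\begin{equation}\label{eq:det}
\det(v_O,v_N,v_{A_{p-1}})=\det\begin{pmatrix}0&0&1\\-1&-1&0\\p-1&-1&1\end{pmatrix}=p .
\end{equation}
So $\{O,N,A_{p-1}\}$ is dependent in $R$ and independent in $S$. Figure~\ref{fig:chain} shows the configuration.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.5]
\draw (-1.5,0)--(3.7,0) node[right]{to $X$};
\draw (-1.5,-1)--(3.7,-1) node[right]{to $X$};
\draw (0,-1.35)--(0,0.6); \draw (1,-1.35)--(1,0.6); \draw (2,-1.35)--(2,0.6);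
\draw (3,-1.35)--(3,0.6) node[above]{to $Y$};
\draw (-0.3,-1.3)--(1.5,0.5); \draw (0.7,-1.3)--(2.5,0.5);
\draw (1.7,-1.3)--(3.55,0.55) node[above right]{to $N$};
\draw[dashed] (-1.3,-1.3)--(0.5,0.5);
\fill (0,0) circle (1.3pt) node[above left]{$O$};
\fill (1,0) circle (1.3pt) node[above left]{$U$};
\fill (2,0) circle (1.3pt) node[above left]{$B_2$};
\fill (3,0) circle (1.3pt) node[above left]{$B_3$};
\fill (0,-1) circle (1.3pt) node[below right]{$V$};
\fill (1,-1) circle (1.3pt) node[below right]{$A_1$};
\fill (2,-1) circle (1.3pt) node[below right]{$A_2$};
\fill (3,-1) circle (1.3pt) node[below right]{$A_3$};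
\draw[fill=white] (-1,-1) circle (1.5pt);
\end{tikzpicture}
\caption{The first vectors $v_\gamma$ as points of the affine plane, with $X,Y,N$ at infinity in the horizontal, vertical and diagonal directions. Here $B_n=(n,0)$ with $B_1=U$, and $A_n=(n,-1)$. The dashed line through $O$ and $N$ meets the lower line in the open point $(-1,-1)$, which equals $A_{p-1}=(p-1,-1)$ exactly when $p=0$.}\label{fig:chain}
\end{figure}

\begin{remark}\label{rem:linear}
No field represents both $R$ and $S$ linearly. Given a linear representation of either over a field $K$, take the vectors of $X,Y,O$ as a basis and rescale so that $U$ and $N$ have the coordinates above. Then $V,A_1,B_2,A_2,\dots$ are successively determined up to scalars, each lying in the intersection of two distinct planes through $0$ named in \eqref{eq:lines} and \eqref{eq:chainvec}. By \eqref{eq:det}, $\{O,N,A_{p-1}\}$ is dependent exactly when $\operatorname{char}K=p$. Yet both $R$ and $S$, and both $R^*$ and $S^*$, are algebraic over $\mathbb F_p$ by Lemma~\ref{lem:forms}.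
\end{remark}

\section{The case $p=2$}\label{sec:two}

Let $p=2$ and $A=A_1$. The seven vectors $v_\gamma$ modulo $2$ are the seven nonzero vectors of $\mathbb F_2^3$, so $R$ is the Fano plane. The four label lines and their six intersection points form a complete quadrilateral with diagonals $UY$, $VX$, $ON$. The point $A$ lies on the first two diagonals. It lies on the third in $R$ but not in $S$.

\subsection*{The obstruction}
By Remark~\ref{rem:linear}, in an algebraic matroid the characteristic does not decide whether the diagonals of a quadrilateral are concurrent. What survives is a local statement, Proposition~\ref{prop:transfer}: if two quadrilaterals in an algebraic matroid have the three points of a label line in common, then the diagonals of one are concurrent if and only if those of the other are. Hence a matroid is not algebraic if it has $R$ and $S$ as restrictions and links their quadrilaterals by a sequence of quadrilaterals in which neighbors share a label line. We must obtain such a matroid as the dual of an algebraic matroid $M$. By \eqref{eq:minor}, $M$ must have $R^*$ and $S^*$ as contractions.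

\subsection*{Dependence in the dual as a motion}
Let $M$ be the matroid of $\phi\colon E\to\mathbb F_2(T)$, and let $D\subseteq E$. Suppose that automorphisms $\sigma_c$ of $\overline{\mathbb F}_2(T)$, indexed by the elements $c$ of an infinite set, fix $\phi(E\setminus D)$ pointwise and send some $\phi(x)$, $x\in D$, to infinitely many values. An element algebraic over $\mathbb F_2(\phi(E\setminus D))$ can only be sent to roots of its minimal polynomial. So $\phi(x)$ is transcendental over this field, $E\setminus D$ does not span $M$, and $D$ is dependent in $M^*$. In short, a triple that can move while everything else stays fixed is collinear in $M^*$.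

\subsection*{The two ends}
The orthogonal complement is cut out by the three rows of the matrix $(v_\gamma)$. We solve these three equations additively over $\mathbb F_2$ and multiplicatively. With indeterminates $w_\gamma,u_\gamma$ $(\gamma=N,U,V,A)$, put $h_\gamma=w_\gamma$ and $g_\gamma=u_\gamma$ for these labels, and
\begin{gather*}
h_X=w_N+w_U+w_A,\qquad h_Y=w_N+w_V+w_A,\qquad h_O=w_U+w_V+w_A,\\
g_X=\frac{u_N}{u_Uu_A},\qquad g_Y=\frac{u_Nu_A}{u_V},\qquad g_O=\frac{u_V}{u_Uu_A}.
\end{gather*}
The $h_\gamma$ represent $R^*$ and the $g_\gamma$ represent $S^*$, by Lemma~\ref{lem:forms} and the orthogonal complement. The line $XYN$ of $R$ appears as the motion $w_N\mapsto w_N+c$, which translates $h_N,h_Y,h_X$ by $c$ and fixes the other four forms. The line $UVN$ of $S$ appears as the motion that multiplies $u_N,u_U,u_V$ by $c$; it scales $g_N,g_U,g_V$ and fixes the other four monomials. One triple moves by translations and the other by scalings, so these representations offer no way to identify the two triples. We need an adapter: an algebraic matroid with one triple of each kind, whose dual links the two triples by quadrilaterals.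

\subsection*{The adapter}
Take indeterminates $t_1,t_2,t_3$ and their differences $s_1=t_2-t_3$, $s_2=t_3-t_1$, $s_3=t_1-t_2$. The translation $t_i\mapsto t_i+c$ moves only the triple $t_1,t_2,t_3$. The relation $s_1+s_2+s_3=0$ is homogeneous, so it survives if we replace $s_i$ by $s_i\zeta$ for a new element $\zeta$. Scaling $\zeta$ now moves four elements, $\zeta$ and the three $s_i\zeta$, which is one too many. We therefore add an element $\varepsilon$ and divide two of the products by it. The eight elements
\[
d_i\mapsto t_i,\qquad z\mapsto\zeta,\qquad e\mapsto\varepsilon,\qquad a_1\mapsto s_1\zeta/\varepsilon,\qquad a_2\mapsto s_2\zeta/\varepsilon,\qquad a_3\mapsto s_3\zeta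
\]
have the triple $d_1,d_2,d_3$ moving by translations and the triple $z,e,a_3$ moving by the scaling $(\zeta,\varepsilon)\mapsto(c\zeta,c\varepsilon)$. Lemma~\ref{lem:core} shows that the dual contains the linking quadrilaterals.

\subsection*{The sixteen elements}
We glue by adding $h_N,h_Y,h_X$ to the first triple and multiplying the second by $g_N,g_U,g_V$. The remaining forms and monomials become elements $\alpha_\gamma$ and $\mu_\gamma$. In this section only, each element is identified with its value:
\[
\begin{array}{llll}
\alpha_U=w_U, & \alpha_V=w_V, & \alpha_A=w_A, & \alpha_O=w_U+w_V+w_A,\\[2pt]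
d_1=t_1+w_N, & d_2=t_2+h_Y, & d_3=t_3+h_X, & \\[2pt]
a_1=s_1\zeta/\varepsilon, & a_2=s_2\zeta/\varepsilon, & & \\[2pt]
z=\zeta u_N, & e=\varepsilon u_U, & a_3=s_3\zeta u_V, & \\[2pt]
\mu_A=u_A, & \mu_X=g_X, & \mu_Y=g_Y, & \mu_O=g_O .
\end{array}
\]
Here $d_1,d_2,d_3$ play the roles of $N,Y,X$ in $R$, and $z,e,a_3$ those of $N,U,V$ in $S$. We check the two decisive triples, those labeled $N,O,A$.

\emph{The triple $\{d_1,\alpha_O,\alpha_A\}$ is dependent in $M^*$.} The substitution $w_N\mapsto w_N+c$, $w_A\mapsto w_A+c$ translates these three elements by $c$. It changes $d_2$ and $d_3$ by $2c=0$ and fixes the remaining elements.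

\emph{The triple $\{z,\mu_O,\mu_A\}$ is independent in $M^*$.} Let $H$ be the field generated by the other $13$ elements. It contains $s_3=d_1-d_2+\alpha_V+\alpha_A$, $s_2=d_3-d_1+\alpha_U+\alpha_A$ and $s_1=s_2+s_3$. Hence it contains $\zeta/\varepsilon=a_1/s_1$, $\zeta u_U=e\cdot\zeta/\varepsilon$, $\zeta u_V=a_3/s_3$, and $u_V/u_U$. Therefore
\[
u_A^2=\frac{\mu_Y}{\mu_X}\cdot\frac{u_V}{u_U}\in H .
\]
So $\mu_A=u_A$ is algebraic over $H$, and so are $\mu_O=(u_V/u_U)/u_A$ and $z=\zeta u_U\cdot\mu_X u_A$. The $13$ elements span $M$.

The determinant $2$ in \eqref{eq:det} occurs as a coefficient on the additive side, where it vanishes, and as an exponent on the multiplicative side, where it does not. There $u_A$ is recovered as a square root, and $d(u_A^2)=0$: this is a dependence of the kind that the differentials of Section~\ref{sec:zero} cannot see.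

\section{The geometry of algebraically closed subfields}\label{sec:flats}

In this section $F\subseteq K$ are algebraically closed fields of arbitrary characteristic. A \emph{flat} is an algebraically closed field $P$ with $F\subseteq P\subseteq K$ and finite \emph{rank} $r(P)=\operatorname{trdeg}_FP$. Flats of rank $1,2,3$ are \emph{points}, \emph{lines} and \emph{planes}; a point $x$ \emph{lies on} a flat $P$ if $x\subseteq P$. For a subset $W\subseteq K$ let $\operatorname{cl}(W)$ be the algebraic closure of $F(W)$ in $K$, and let $P\vee P'=\operatorname{cl}(P\cup P')$ be the \emph{join}. An intersection of flats is a flat, a flat properly contained in another has smaller rank, and joining a point raises the rank by $1$ or $0$ according as the point lies off or on the flat. Consequently two distinct points $x,y$ lie on a unique line $x\vee y$, two distinct lines have at most one common point, a line not contained in a plane has at most one point on it, and two distinct planes meet in rank at most $2$.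

What is missing, compared with projective geometry, is the existence of intersections: two lines in a plane need not meet (Example~\ref{ex:skew}). The following lemma is the substitute.

\begin{lemma}[Ingleton--Main]\label{lem:IM}
If lines $L_1,L_2,L_3$ satisfy $r(L_i\vee L_j)=3$ for $i\ne j$ and $r(L_1\vee L_2\vee L_3)=4$, then $L_1\cap L_2\cap L_3$ is a point.
\end{lemma}

\begin{proof}
We use two facts on polynomials in two variables over a field $L$. First, if $L(x,y)$ has transcendence degree $1$ over $L$, then the ideal of polynomials in $L[T_1,T_2]$ vanishing at $(x,y)$ is generated by one irreducible polynomial. Indeed, this nonzero prime ideal contains an irreducible $f$; if it also contained a polynomial not divisible by $f$, hence coprime to $f$, it would contain nonzero polynomials in $T_1$ alone and in $T_2$ alone, and $x,y$ would be algebraic over $L$. Second, if $L$ is algebraically closed, an irreducible $f\in L[T_1,T_2]$ stays irreducible over every extension field: a factorization into factors of degrees $a,b\ge1$ with $a+b=\deg f$ is a solution of a polynomial system over $L$ in the coefficients of the factors, and the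 Nullstellensatz applies.

Write $L_3=\operatorname{cl}(x,y)$ and $L_{12}=L_1\vee L_2$. The rank hypotheses say that $(x,y)$ has transcendence degree $1$ over each of $L_1$, $L_2$, $L_{12}$. Let $f_1,f_2,f$ be irreducible generators of the ideals of $(x,y)$ over these three fields. Then $f$ divides $f_1$ and $f_2$, which are irreducible over $L_{12}$, so $f_1$ and $f_2$ are proportional. Normalize the same nonzero coefficient to be $1$ in both. Then $f_1=f_2$ has coefficients in the flat $D=L_1\cap L_2$, and $r(D)\le1$ since $L_1\ne L_2$. As $(x,y)$ satisfies a nonzero polynomial over $D$,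
\[
2=r(L_3)\le r(D\vee L_3)\le r(D)+1\le2 .
\]
So $r(D)=1$ and $D\vee L_3=L_3$; that is, $D$ is a point on $L_3$.
\end{proof}

The rank-$4$ hypothesis is what makes $(x,y)$ a curve over $L_{12}$, where $f_1$ and $f_2$ can be compared.

\begin{example}\label{ex:skew}
Let $x,y,z\in K$ be algebraically independent over $F$ and $z'=xz+y$. The lines $L_1=\operatorname{cl}(x,y)$ and $L_2=\operatorname{cl}(z,z')$ lie in the plane $\operatorname{cl}(x,y,z)$ and have no common point. For if $D\subseteq L_1\cap L_2$ were a point, the irreducible generator of the ideal of $(z,z')$ over $D$ would stay irreducible over $L_1$ and hence be proportional to $T_2-xT_1-y$, which forces $x,y\in D$.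
\end{example}

\subsection*{Quadrilaterals and chains}
We now copy the incidences of Section~\ref{sec:RS}, without coordinates.

\begin{definition}
A \emph{quadrilateral} is a family $k=(k_O,k_U,k_V,k_X,k_Y,k_N)$ of six distinct points whose join, the \emph{plane of $k$}, has rank $3$, such that the three points of each label line have a join of rank $2$, the \emph{line of $k$} with that label.
\end{definition}

\begin{lemma}\label{lem:quad}
Let $k$ be a quadrilateral.
\begin{itemize}
\item[(a)] The four lines of $k$ are distinct.
\item[(b)] If a label $\gamma$ is not on the label line $\Lambda$, then $k_\gamma$ is not on the line of $k$ labeled $\Lambda$.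
\item[(c)] Neither $k_Y$ nor $k_N$ lies on $k_V\vee k_X$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) If two lines of $k$ coincide, five of the points lie on one line $\ell$. The sixth lies on a line of $k$ with two of those five, so it lies on $\ell$ too, and the join has rank $2$.

(b) Let $\Lambda'$ be a label line through $\gamma$ and $\delta$ the label common to $\Lambda$ and $\Lambda'$. If $k_\gamma$ were on the line labeled $\Lambda$, the lines labeled $\Lambda$ and $\Lambda'$ would both equal $k_\gamma\vee k_\delta$, against (a).

(c) Otherwise $k_V\vee k_X$ contains two points of the line labeled $XYN$, so it is that line, and $k_V$ lies on it, against (b).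
\end{proof}

\begin{definition}
A \emph{chain} for a quadrilateral $k$ is a family of points $k_{A_1},\dots,k_{A_{p-1}}$, $k_{B_2},\dots,k_{B_{p-1}}$ such that, with $k_{B_1}=k_U$,
\begin{align*}
k_{A_n}&\subseteq(k_{B_n}\vee k_Y)\cap(k_V\vee k_X)&&(1\le n\le p-1),\\
k_{B_{n+1}}&\subseteq(k_{A_n}\vee k_N)\cap(k_O\vee k_X)&&(1\le n\le p-2).
\end{align*}
The quadrilateral $k$ is \emph{closed} if it has a chain with $k_{A_{p-1}}\subseteq k_O\vee k_N$, and \emph{open} if it has a chain with $k_{A_{p-1}}\not\subseteq k_O\vee k_N$.
\end{definition}

The points of a chain lie on $k_V\vee k_X$ or $k_O\vee k_X$, hence in the plane of $k$. A chain need not exist, but it is unique.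

\begin{lemma}\label{lem:chain}
In each condition defining a chain, the two joins are distinct lines. Hence a quadrilateral has at most one chain, and it is not both closed and open.
\end{lemma}

\begin{proof}
The join $k_O\vee k_X$ is the line labeled $OXU$. It contains every $k_{B_n}$, and by Lemma~\ref{lem:quad}(b) it contains neither $k_Y$ nor $k_N$. The line $k_V\vee k_X$ contains every $k_{A_n}$, and by Lemma~\ref{lem:quad}(c) neither $k_Y$ nor $k_N$. So $k_{B_n}\ne k_Y$, and the line $k_{B_n}\vee k_Y$ differs from $k_V\vee k_X$ because it contains $k_Y$. Likewise $k_{A_n}\ne k_N$, and the line $k_{A_n}\vee k_N$ differs from $k_O\vee k_X$ because it contains $k_N$. Each point in the sequence $k_{A_1},k_{B_2},k_{A_2},\dots$ is thus the only common point of two distinct lines determined by $k$ and the previous point.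
\end{proof}

\subsection*{Transfer along a common line}

\begin{proposition}\label{prop:transfer}
Let $k,k'$ be quadrilaterals with $k_\gamma=k'_\gamma$ for the three labels $\gamma$ of some label line. If $k$ is closed, then $k'$ is closed.
\end{proposition}

In projective $3$-space, two such quadrilaterals in different planes are related by a central projection, which carries a chain to a chain. Here both the center and the images of the chain points must be shown to exist, and Lemma~\ref{lem:IM} produces them. That lemma needs rank $4$, so the case of a common plane is reduced to the case of different planes.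

\begin{proof}
Let $P,P'$ be the planes of $k,k'$, and let $L\subseteq P\cap P'$ be the common line.

\medskip\noindent\emph{Case 1: $P\ne P'$.} Then $P\cap P'=L$, and $r(P\vee P')=4$ because $P'$ is the join of $L$ with one point off $P$.

\emph{The center.} Let $a,b,c$ be the three common points. Each lies on exactly one further line of $k$, and we name the other three points $d,e,f$ of $k$ so that these lines contain $\{a,e,f\}$, $\{b,d,f\}$, $\{c,d,e\}$. Let $d',e',f'$ be the points of $k'$ with the same labels. By Lemma~\ref{lem:quad}(b), none of $d,e,f,d',e',f'$ lies on $L$. So $d,e,f$ lie off $P'$, and $d',e',f'$ lie off $P$. Consider the lines $d\vee d'$, $e\vee e'$, $f\vee f'$. The flat $c\vee d'\vee d$ has rank $3$, since $c\ne d'$ lie on $P'$ and $d$ does not. It contains $e\subseteq c\vee d$ and $e'\subseteq c\vee d'$, hence both lines $d\vee d'$ and $e\vee e'$. Conversely, the join of these two lines contains $d$, $d'$ and $c\subseteq d\vee e$. So this join equals $c\vee d'\vee d$ and has rank $3$. The same argument, with $b$ or $a$ in place of $c$, applies to the other two pairs. By Lemma~\ref{lem:quad}(b), $f$ is not on $d\vee e$,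 so $d\vee e\vee f=P$, and likewise $d'\vee e'\vee f'=P'$; the join of all three lines is $P\vee P'$, of rank $4$. By Lemma~\ref{lem:IM} the three lines have a common point $o$. If $o$ lay on $P$, it would equal $d$, the only point of $d\vee d'$ on $P$, and also $e$; but $d\neq e$. So $o$ lies off $P$, and by symmetry off $P'$.

\emph{The projection.} For a point or line $x\subseteq P$ and a flat $x'\subseteq P'$ of the same rank, write $x\sim x'$ if $o\vee x=o\vee x'$. The flat $(o\vee x)\cap P$ contains $x$ and is properly contained in $o\vee x$, whose rank is $r(x)+1$. Thus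
\begin{equation}\label{eq:section}
(o\vee x)\cap P=x,\qquad(o\vee x')\cap P'=x' .
\end{equation}
It follows that if $x\sim x'$ and $y\sim y'$, then $x=y$ if and only if $x'=y'$. If $x\sim x'$ and $y\sim y'$ are points with $x\ne y$, then $x\vee y\sim x'\vee y'$. We have $k_\gamma\sim k'_\gamma$ for all six labels: trivially for the common points, and for $d$ because $o\vee d=d\vee d'=o\vee d'$, and in the same way for $e$ and $f$. Two properties remain to be shown.

($\alpha$) \emph{Let $\ell_1\sim\ell_1'$ and $\ell_2\sim\ell_2'$ be lines with $\ell_1\ne\ell_2$, and let $g$ be a point on $\ell_1$ and $\ell_2$. Then there is a point $g'$ on $\ell_1'$ and $\ell_2'$ with $g\sim g'$.} The lines $\ell_1'\ne\ell_2'$ have join $P'$, of rank $3$. Let $m=o\vee g$. Both $m$ and $\ell_i'$ lie in the plane $o\vee\ell_i=o\vee\ell_i'$, and they are distinct because $o$ is not on $\ell_i'$; so $r(m\vee\ell_i')=3$. The join $m\vee\ell_1'\vee\ell_2'$ contains $o\vee P'$ and is contained in it, since $m\subseteq o\vee\ell_1'$; so it has rank $4$. Lemma~\ref{lem:IM} gives a point $g'$ on $m,\ell_1',\ell_2'$. Since $g'\subseteq P'$ we have $g'\ne o$, so $o\vee g'=m$.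

($\beta$) \emph{If $g\sim g'$ are points, $\ell\sim\ell'$ are lines and $g\subseteq\ell$, then $g'\subseteq\ell'$.} Indeed $g'\subseteq o\vee g\subseteq o\vee\ell=o\vee\ell'$ and $g'\subseteq P'$, and \eqref{eq:section} applies.

\emph{The chain.} Let $k$ be closed. We go through its chain in the order $A_1,B_2,A_2,\dots,A_{p-1}$. Each chain point lies on two lines that are distinct by Lemma~\ref{lem:chain}, and each of these is the join of two distinct points that already have partners under $\sim$. So ($\alpha$) gives a partner on the two corresponding lines in $P'$. The partners form a chain for $k'$ with $k_{A_{p-1}}\sim k'_{A_{p-1}}$. By ($\beta$), $k_{A_{p-1}}\subseteq k_O\vee k_N$ implies $k'_{A_{p-1}}\subseteq k'_O\vee k'_N$.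

\medskip\noindent\emph{Case 2: $P=P'$.} Choose $b\in P$ transcendental over $L$, so that $P$ is an algebraic closure of $L(b)$. Let $t$ be transcendental over $K$, let $K'$ be an algebraic closure of $K(t)$, and let $P''$ be the algebraic closure of $L(t)$ in $K'$. Flats of $K$ are flats of $K'$, with the same ranks and joins. The $L$-isomorphism $L(b)\to L(t)$, $b\mapsto t$, extends to an isomorphism $\tau\colon P\to P''$. It fixes $F$, so it preserves flats, ranks, inclusions and joins. Since the chain of $k$ lies in $P$, the family $k''=\tau(k)$ is a closed quadrilateral in $K'$. Its plane $P''$ contains $t$, so $P''\ne P'$, and $\tau$ fixes the three common points, which are subfields of $L$. By Case~1, applied in $K'$ to $k''$ and $k'$, the quadrilateral $k'$ is closed in $K'$. Its chain lies in $P'\subseteq K$, so $k'$ is closed in $K$.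
\end{proof}

\section{The matroid $M_p$}\label{sec:construction}

\subsection*{Recognizing $R^*$ and $S^*$}
After gluing and contracting, the elements no longer satisfy the equations of the orthogonal complement exactly, but only up to elements of the ground field. The next lemma says that this suffices when the transcendence degree is right. For $f\in\mathbb Z^3$ put $n_\gamma(f)=f\cdot v_\gamma\in\mathbb Z$. By \eqref{eq:lines},
\begin{equation}\label{eq:sumzero}
n_N(f)+n_Y(f)+n_X(f)=0,\qquad n_N(f)+n_U(f)+n_V(f)=0 .
\end{equation}

\begin{lemma}\label{lem:recog}
Let $L$ be a field and $(\xi_\gamma)_{\gamma\in\Gamma}$ a family in an extension field, of transcendence degree $2p$ over $L$.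
\begin{itemize}
\item[(a)] If $\operatorname{char}L=p$ and $\sum_\gamma n_\gamma(f)\xi_\gamma$ is algebraic over $L$ for all $f\in\mathbb Z^3$, then the matroid of $(\xi_\gamma)$ over $L$ is $R^*$.
\item[(b)] If all $\xi_\gamma$ are nonzero and $\prod_\gamma\xi_\gamma^{\,n_\gamma(f)}$ is algebraic over $L$ for all $f\in\mathbb Z^3$, then the matroid of $(\xi_\gamma)$ over $L$ is $S^*$.
\end{itemize}
\end{lemma}

\begin{proof}
We treat both parts together. In (a), vectors and the integers $n_\gamma(f)$ are read modulo $p$, and every linear functional on $\mathbb F_p^3$ is given by some $f\in\mathbb Z^3$. In (b), every linear functional on $\mathbb Q^3$ has a nonzero multiple given by some $f\in\mathbb Z^3$.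

Let $D$ be a basis of $R^*$ (or $S^*$). Then $|D|=2p$, and the three vectors $v_\gamma$, $\gamma\notin D$, form a basis of the vector space. For $\gamma_0\notin D$ choose $f$ with $n_{\gamma_0}(f)\ne0$ and $n_\gamma(f)=0$ for the other two $\gamma\notin D$. The hypothesis for $f$ shows that a nonzero multiple (or a nonzero power) of $\xi_{\gamma_0}$ is algebraic over $L(\xi_\gamma:\gamma\in D)$. So this field has transcendence degree $2p=|D|$ over $L$, and $(\xi_\gamma)_{\gamma\in D}$ is algebraically independent. The same then holds for every independent set of $R^*$ (or $S^*$).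

Let $D$ be dependent in $R^*$ (or $S^*$). Then the $v_\gamma$ with $\gamma\notin D$ do not span, and some nonzero functional $f$ vanishes on them. The vector $(n_\gamma(f))_\gamma$ is supported on $D$, and it is nonzero because its entries at $X,Y,O$ are the entries of $f$. A nonzero linear form, or a monomial with nonzero exponent vector, in algebraically independent elements is transcendental, by Lemma~\ref{lem:forms} with $s=1$. So $(\xi_\gamma)_{\gamma\in D}$ is algebraically dependent.
\end{proof}

\subsection*{The core}
Let $C=\{a_1,a_2,a_3,d_1,d_2,d_3,e,z\}$. We compute the dual of the adapter of Section~\ref{sec:two} over an arbitrary ground field.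

\begin{lemma}\label{lem:core}
Let $G$ be a field, let $t_1,t_2,t_3,\zeta,\varepsilon$ be algebraically independent over $G$, and put $s_1=t_2-t_3$, $s_2=t_3-t_1$, $s_3=t_1-t_2$. Let $M_C$ be the matroid over $G$ of the map $\chi$ on $C$ given by
\[
\chi(d_i)=t_i,\quad\chi(z)=\zeta,\quad\chi(e)=\varepsilon,\quad\chi(a_1)=s_1\zeta/\varepsilon,\quad\chi(a_2)=s_2\zeta/\varepsilon,\quad\chi(a_3)=s_3\zeta .
\]
Then $M_C$ has rank $5$ and $M_C^*$ has rank $3$. In $M_C^*$ every pair of elements is independent, $\{a_1,d_2,d_3\}$ is independent, and the following five sets and their three-element subsets have rank $2$: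
\begin{equation}\label{eq:five}
\{d_1,d_2,d_3,z\},\quad\{a_1,a_2,d_3,e\},\quad\{a_1,a_3,d_2\},\quad\{a_2,a_3,d_1\},\quad\{a_3,e,z\}.
\end{equation}
\end{lemma}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.8]
\draw (0,0)--(8,0); \draw (0,0)--(5.333,2.667);
\draw (4,4)--(2,0); \draw (4,4)--(4,0);
\draw[very thick] (4,4)--(8,0); \draw[very thick] (0,0)--(4,0);
\fill (0,0) circle (2.5pt) node[below]{$d_3$};
\fill (2,0) circle (2.5pt) node[below]{$d_2$};
\fill (4,0) circle (2.5pt) node[below]{$d_1$};
\fill (8,0) circle (2.5pt) node[below]{$z$};
\fill (2.667,1.333) circle (2.5pt) node[above left]{$a_1$};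
\fill (4,2) circle (2.5pt) node[below right]{$a_2$};
\fill (5.333,2.667) circle (2.5pt) node[above right]{$e$};
\fill (4,4) circle (2.5pt) node[above]{$a_3$};
\end{tikzpicture}
\caption{The rank-$3$ matroid $M_C^*$ on the eight core elements, with its five sets of rank $2$ from Lemma~\ref{lem:core} drawn as lines. The matroid $R$ is attached along the thick triple $d_1,d_2,d_3$ and the matroid $S$ along the thick triple $z,e,a_3$. Deleting $e,z$ leaves one quadrilateral, and deleting $a_2,d_1$ leaves another.}\label{fig:core}
\end{figure}

\begin{proof}
The field generated by $\chi(C)$ is $G(t_1,t_2,t_3,\zeta,\varepsilon)$, so the ranks are $5$ and $8-5=3$.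

\emph{Upper bounds.} If $Z\subseteq C$ is dependent in $M_C$, then \eqref{eq:dualrank} gives $r^*(C\setminus Z)\le(8-|Z|)-5+(|Z|-1)=2$. The complements of the five sets in \eqref{eq:five} are dependent, by the relations
\begin{gather*}
\bigl(\chi(a_1)+\chi(a_2)\bigr)\varepsilon+\chi(a_3)=0,\qquad \chi(a_3)=(t_1-t_2)\zeta,\qquad \chi(a_2)\varepsilon=(t_3-t_1)\zeta,\\
\chi(a_1)\varepsilon=(t_2-t_3)\zeta,\qquad \chi(a_1)(t_3-t_1)=\chi(a_2)(t_2-t_3),
\end{gather*}
in this order. Once pairs are shown to be independent, the rank of each set and of each of its triples is exactly $2$.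

\emph{Independence.} Call an element \emph{known} if it lies in $G(\chi(C\setminus D))$. The set $D$ is independent in $M_C^*$ if $t_1,t_2,t_3,\zeta,\varepsilon$ are known.

Let $D\subseteq\{a_1,a_2,a_3,d_1,d_2,d_3\}$. Then $\zeta,\varepsilon$ are known, and $s_i$ is known when $a_i\notin D$. Put $t_0=0$. In the complete graph on $\{0,1,2,3\}$ let $d_i$ be the edge $0i$ and $a_i$ the edge $jl$, where $\{i,j,l\}=\{1,2,3\}$. An edge outside $D$ makes the difference of the $t$'s at its ends known. If the graph without $D$ is connected, summing along paths from $0$ makes every $t_i$ known. To disconnect the graph one must delete all edges between some vertex set and its complement, that is, the three edges at a vertex or four edges. So pairs do not disconnect it, and neither does the triangle $\{a_1,d_2,d_3\}$.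

It remains to treat the pairs containing $e$ or $z$; note that $s_i\ne0$.
\begin{itemize}
\item $\{e,z\}$: all $t_j$ and $s_j$ are known; $\chi(a_3)$ gives $\zeta$, and then $\chi(a_1)$ gives $\varepsilon$.
\item $\{e,a_i\}$: all $t_j$ and $\zeta$ are known; one of $a_1,a_2$ remains and gives $\varepsilon$.
\item $\{e,d_i\}$: $\zeta$ is known, $\chi(a_3)$ gives $s_3$, and $\chi(a_1)+\chi(a_2)=-s_3\zeta/\varepsilon$ gives $\varepsilon$. Then all $s_j$ are known, and with a remaining $t_j$ they give $t_i$.
\item $\{z,a_i\}$: all $t_j$ and $\varepsilon$ are known; any remaining $a_j$ gives $\zeta$.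
\item $\{z,d_i\}$: $\varepsilon$ and the two $t_j$ with $j\ne i$ are known, hence $s_i$. Then $\chi(a_i)$ gives $\zeta$, so all $s_j$ are known, and they give $t_i$.
\end{itemize}
This covers all pairs.
\end{proof}

\subsection*{Gluing}
Let $\Gamma''$ be the set of the $2p-3$ labels $A_1,\dots,A_{p-1},B_2,\dots,B_{p-1}$, and let $\Gamma'=\{N,U,V\}\cup\Gamma''$. Let $w_\gamma,u_\gamma$ $(\gamma\in\Gamma')$ and $t_1,t_2,t_3,\zeta,\varepsilon$ be independent indeterminates over $\mathbb F_p$, with $s_1,s_2,s_3$ as in Lemma~\ref{lem:core}. Put $h_\gamma=w_\gamma$ and $g_\gamma=u_\gamma$ for $\gamma\in\Gamma'$, and define $h_X,h_Y,h_O$ and $g_X,g_Y,g_O$ by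
\begin{equation}\label{eq:hg}
\sum_{\gamma\in\Gamma}v_{\gamma,i}\,h_\gamma=0,\qquad\prod_{\gamma\in\Gamma}g_\gamma^{\,v_{\gamma,i}}=1\qquad(i=1,2,3).
\end{equation}
Since $v_X,v_Y,v_O$ is the standard basis, the $i$-th equation of each kind contains exactly one of the three unknowns, with coefficient or exponent $1$. Combining the equations gives $\sum_\gamma n_\gamma(f)h_\gamma=0$ and $\prod_\gamma g_\gamma^{\,n_\gamma(f)}=1$ for all $f\in\mathbb Z^3$.

The ground set is $E=C\cup Q_R\cup Q_S$, where
\[
Q_R=\{\alpha_\gamma:\gamma\in\Gamma\setminus\{N,Y,X\}\},\qquad Q_S=\{\mu_\gamma:\gamma\in\Gamma\setminus\{N,U,V\}\}.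
\]
So $|Q_R|=|Q_S|=2p$ and $|E|=4p+8$. Define $\phi$ on $E$ by $\phi(\alpha_\gamma)=h_\gamma$, $\phi(\mu_\gamma)=g_\gamma$ and
\begin{gather*}
\phi(d_1)=t_1+h_N,\qquad\phi(d_2)=t_2+h_Y,\qquad\phi(d_3)=t_3+h_X,\\
\phi(z)=\zeta g_N,\qquad\phi(e)=\varepsilon g_U,\qquad\phi(a_3)=s_3\zeta g_V,\qquad\phi(a_1)=s_1\zeta/\varepsilon,\qquad\phi(a_2)=s_2\zeta/\varepsilon .
\end{gather*}
Let $M=M_p$ be the matroid of $\phi$ over $\mathbb F_p$. By Lemma~\ref{lem:base}, $M$ is algebraic over every field of characteristic $p$. We identify two subsets of $E$ with $\Gamma$:
\begin{align*}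
E_R&=\{d_1,d_2,d_3\}\cup Q_R &&\text{by } d_1\leftrightarrow N,\ d_2\leftrightarrow Y,\ d_3\leftrightarrow X,\ \alpha_\gamma\leftrightarrow\gamma,\\
E_S&=\{z,e,a_3\}\cup Q_S &&\text{by } z\leftrightarrow N,\ e\leftrightarrow U,\ a_3\leftrightarrow V,\ \mu_\gamma\leftrightarrow\gamma .
\end{align*}

\begin{proposition}\label{prop:M}
The matroid $M$ has rank $4p+3$ and $M^*$ has rank $5$. Moreover:
\begin{itemize}
\item[(i)] $M^*|C$ has the properties stated for $M_C^*$ in Lemma~\ref{lem:core};
\item[(ii)] $M^*|E_R=R$;
\item[(iii)] $M^*|E_S=S$.
\end{itemize}
\end{proposition}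

\begin{proof}
\emph{The fields of $Q_R$ and $Q_S$.} Put $\lambda=g_U/g_N$ and $\kappa=g_V/g_N$. Inserting the coordinates of $v_N,v_U,v_V$ into \eqref{eq:hg} gives
\begin{gather*}
h_X-h_N=-w_U+l_1,\qquad h_Y-h_N=-w_V+l_2,\qquad h_O=w_V-w_U+l_3,\\
g_X=m_1/\lambda,\qquad g_Y=m_2/\kappa,\qquad g_O=m_3\kappa/\lambda,
\end{gather*}
where the $l_i$ are linear forms in the $w_\gamma$ and the $m_i$ are Laurent monomials in the $u_\gamma$ with $\gamma\in\Gamma''$. Therefore
\[
G_R:=\mathbb F_p(\phi(Q_R))=\mathbb F_p(w_U,w_V,w_{\Gamma''}),\qquad G_S:=\mathbb F_p(\phi(Q_S))=\mathbb F_p(\lambda,\kappa,u_{\Gamma''}),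
\]
and $h_X-h_N,\ h_Y-h_N\in G_R$. Each field has transcendence degree $2p-1$; for $G_S$ note that $u_N,\lambda,\kappa$ generate the same field as $u_N,u_U,u_V$. The two fields involve disjoint sets of indeterminates, so $G=\mathbb F_p(\phi(Q_R\cup Q_S))$ has transcendence degree $4p-2$.

\emph{New variables.} What $Q_R$ and $Q_S$ leave undetermined is the common translation $h_N$ and the common scaling $g_N$, and the core absorbs both. Put $t_i'=t_i+h_N$, $\zeta'=\zeta g_N$, $\varepsilon'=\varepsilon g_N$. These five elements are algebraically independent over $\mathbb F_p(w,u)$, the $s_i$ are also the differences of the $t_i'$, and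
\begin{gather*}
\phi(d_1)=t_1',\qquad\phi(d_2)=t_2'+(h_Y-h_N),\qquad\phi(d_3)=t_3'+(h_X-h_N),\\
\phi(z)=\zeta',\qquad\phi(e)=\lambda\varepsilon',\qquad\phi(a_3)=\kappa s_3\zeta',\qquad\phi(a_1)=s_1\zeta'/\varepsilon',\qquad\phi(a_2)=s_2\zeta'/\varepsilon' .
\end{gather*}

(i) Each $\phi(x)$, $x\in C$, differs from the value $\chi(x)$ of Lemma~\ref{lem:core}, formed with $t_i',\zeta',\varepsilon'$, by a summand or a nonzero factor in $G$. So $M/(Q_R\cup Q_S)$, the matroid of $\phi|_C$ over $G$, is $M_C$. Now (i) follows from \eqref{eq:minor}, and $r(M)=(4p-2)+5=4p+3$, $r(M^*)=(4p+8)-(4p+3)=5$.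

(ii) We have $E\setminus E_R=\{a_1,a_2,a_3,e,z\}\cup Q_S$. The field $L=\mathbb F_p(\phi(E\setminus E_R))$ contains $\lambda,\kappa$, hence $\zeta',\varepsilon'$ and $s_1,s_2,s_3$, and it equals $G_S(\zeta',\varepsilon',s_1,s_2)$. The four generators are algebraically independent over $\mathbb F_p(w,u)$, so $L$ has transcendence degree $2p+3$, and $\xi=\phi|_{E_R}$ has transcendence degree $(4p+3)-(2p+3)=2p$ over $L$. For $f\in\mathbb Z^3$ and $n_\gamma=n_\gamma(f)$, the first identity in \eqref{eq:sumzero} gives
\[
\sum_\gamma n_\gamma\xi_\gamma=\sum_\gamma n_\gamma h_\gamma+n_Nt_1+n_Yt_2+n_Xt_3=n_N(t_1-t_3)+n_Y(t_2-t_3)=n_Ys_1-n_Ns_2\in L .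
\]
By Lemma~\ref{lem:recog}(a), $M/(E\setminus E_R)=R^*$, and \eqref{eq:minor} gives $M^*|E_R=R$.

(iii) We have $E\setminus E_S=\{a_1,a_2,d_1,d_2,d_3\}\cup Q_R$. The field $L=\mathbb F_p(\phi(E\setminus E_S))$ contains $h_X-h_N$ and $h_Y-h_N$, hence $t_1',t_2',t_3'$, the $s_i$, and $\omega=\phi(a_1)/s_1=\zeta'/\varepsilon'=\zeta/\varepsilon$. It equals $G_R(t_1',t_2',t_3',\omega)$, since $\phi(a_2)=s_2\omega$. Again the four generators are algebraically independent over $\mathbb F_p(w,u)$, so $\xi=\phi|_{E_S}$ has transcendence degree $2p$ over $L$. All $\xi_\gamma$ are nonzero, and the second identity in \eqref{eq:sumzero} gives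
\[
\prod_\gamma\xi_\gamma^{\,n_\gamma}=\zeta^{n_N}\varepsilon^{n_U}(s_3\zeta)^{n_V}\prod_\gamma g_\gamma^{\,n_\gamma}=\omega^{-n_U}s_3^{\,n_V}\in L .
\]
By Lemma~\ref{lem:recog}(b) and \eqref{eq:minor}, $M^*|E_S=S$.
\end{proof}

\section{The dual is not algebraic}\label{sec:end}

\begin{proof}[Proof of Theorem~\ref{thm:p}]
The size, the ranks and the algebraicity of $M=M_p$ in characteristic $p$ were established in Section~\ref{sec:construction}. Suppose that $M^*$ is the matroid of a map $\psi\colon E\to K$ over a field $F$ of any characteristic. We may replace $K$ by its algebraic closure and then $F$ by its algebraic closure in $K$, so that Section~\ref{sec:flats} applies. By Proposition~\ref{prop:M}, every $x\in E$ has $r^*(\{x\})=1$, so $\operatorname{cl}(\psi(x))$ is a point, which we also denote by $x$. The rank of a join of such points is the rank in $M^*$ of the set of elements. In particular, if $x,y,y'$ all belong to $E_R$ or all to $E_S$, then $x\subseteq y\vee y'$ if and only if the vector of $x$ lies in the span of the vectors of $y,y'$, over $\mathbb F_p$ or $\mathbb Q$ respectively.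

Consider four labeled families of points:
\[
\begin{array}{c|cccccc}
 &N&Y&X&O&U&V\\\hline
k^R&d_1&d_2&d_3&\alpha_O&\alpha_U&\alpha_V\\
k^0&d_1&d_2&d_3&a_1&a_2&a_3\\
k^1&z&d_2&d_3&a_1&e&a_3\\
k^S&z&\mu_Y&\mu_X&\mu_O&e&a_3
\end{array}
\]

\emph{$k^0$ and $k^1$ are quadrilaterals.} By Proposition~\ref{prop:M}(i), the points of each are distinct, and their join has rank $3$, as it lies in the join of $C$ and contains $a_1,d_2,d_3$. The label lines $XYN,OXU,OYV,UVN$ give the triples $d_3d_2d_1$, $a_1d_3a_2$, $a_1d_2a_3$, $a_2a_3d_1$ for $k^0$ and $d_3d_2z$, $a_1d_3e$, $a_1d_2a_3$, $ea_3z$ for $k^1$. Each is contained in a set of \eqref{eq:five} and has rank $2$.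

\emph{$k^R$ is a closed quadrilateral.} Since $M^*|E_R=R$, the six points are distinct by pairwise independence of the vectors, their join has rank $3$, and the label lines have rank $2$ by \eqref{eq:lines}. By \eqref{eq:chainvec} the points $\alpha_{A_n},\alpha_{B_n}$ form a chain. Modulo $p$ we have $v_{A_{p-1}}=(-1,-1,1)=v_O+v_N$, so $\alpha_{A_{p-1}}\subseteq\alpha_O\vee d_1$.

\emph{$k^S$ is an open quadrilateral.} Since $M^*|E_S=S$ and \eqref{eq:lines}, \eqref{eq:chainvec} hold over $\mathbb Z$, the same reasons show that $k^S$ is a quadrilateral with chain $\mu_{A_n}$, $\mu_{B_n}$ $(n\ge2)$. The determinant \eqref{eq:det} is nonzero in $\mathbb Q$, so $\mu_{A_{p-1}}\not\subseteq\mu_O\vee z$.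

The quadrilaterals $k^R,k^0$ agree on the label line $XYN$, the quadrilaterals $k^0,k^1$ agree on $OYV$, and $k^1,k^S$ agree on $UVN$. Three applications of Proposition~\ref{prop:transfer} show that $k^0$, then $k^1$, then $k^S$ is closed. So $k^S$ is both closed and open, contradicting Lemma~\ref{lem:chain}.
\end{proof}

\begin{remark}
Both cases of Proposition~\ref{prop:transfer} are needed. The quadrilaterals $k^0,k^1$ lie in the plane spanned by $C$. Each of $E_R$ and $E_S$ has rank $3$ and meets $C$ in rank $2$, so it adds at most $1$ to the rank of $C$; since $r(M^*)=5$, each adds exactly $1$, and the planes of $k^R$ and $k^S$ differ from that of $C$.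
\end{remark}

\begin{remark}
The characteristic of the ground field of $M$ is used only to read the coefficients $n_\gamma(f)$ modulo $p$ in Lemma~\ref{lem:recog}(a). If the same formulas are taken over $\mathbb Q$, the proof of that lemma yields $S^*$ in place of $R^*$. Then both end quadrilaterals are open and no contradiction arises, in agreement with Theorem~\ref{thm:zero}.
\end{remark}

\begin{thebibliography}{9}
\bibitem{Eisenbud} Eisenbud, \emph{Commutative Algebra}.
\end{thebibliography}
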